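# Compact operators that are not quasidiagonal relative to a normed ideal

## 1. Two ways to cut a block weighted shift

For a compact operator $X$ on a Hilbert space, $s_1(X)\ge s_2(X)\ge\dots$ denote its singular numbers, that is, the eigenvalues of $(X^*X)^{1/2}$ in decreasing order with multiplicity. All Hilbert spaces are complex, and $[P,T]=PT-TP$.

Start with a scalar weighted shift: $e_1,e_2,\dots$ is an orthonormal basis, $t_j>0$, $t_j\to0$, and $Te_j=t_je_{j+1}$. Let $P_n$ be the projection onto the span of $e_1,\dots,e_n$. For $j<n$ we have $P_nTe_j=Te_j=TP_ne_j$; for $j>n$ both $P_nTe_j$ and $TP_ne_j$ vanish; and $[P_n,T]e_n=-t_ne_{n+1}$. So $[P_n,T]$ has rank one and norm $t_n\to0$. Cutting the shift after the $n$-th vector costs $t_n$, in operator norm, in trace norm, or in any other reasonable norm.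

Now give the shift multiplicity. Let $H_a$ $(a\ge1)$ have orthonormal basis $e_{a,1},\dots,e_{a,2^a}$, let $H=\bigoplus_aH_a$ with projections $q_a$ onto $H_a$, let $V_a:H_a\to H_{a+1}$ be the isometry $V_ae_{a,r}=e_{a+1,r}$, and let
$$Z=\bigoplus_a w_aV_a,\qquad 0<w_a\le 1,\quad w_a\to0\ \text{ nonincreasing}.$$
The obvious cut is $E_b=q_1+\dots+q_b$. As before, $[E_b,Z]$ vanishes on $H_a$ for $a\ne b$ and equals $-w_bV_b$ on $H_b$. Its singular numbers are $w_b$, repeated $2^b$ times. The operator norm is $w_b\to0$, but the trace norm is $2^bw_b$, which tends to infinity if, say, $w_b=1/b$.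

There is a better cut. The operator $Z$ is a direct sum of scalar weighted shifts, one along each chain $e_{a,r}\to e_{a+1,r}\to e_{a+2,r}\to\cdots$ with $r$ fixed. Choose $c_N\ge N$, strictly increasing in $N$, so large that $2^Nw_{c_N}\le 1/N$, and let $P_N$ be the projection onto the span of all $e_{a,r}$ with $r\le 2^N$ and $a\le c_N$. No chain with $r>2^N$ is touched, and each of the $2^N$ chains with $r\le2^N$ is cut once, far out, at level $c_N$. Hence $[P_N,Z]$ sends $e_{c_N,r}$ to $-w_{c_N}e_{c_N+1,r}$ for $r\le2^N$ and kills all other basis vectors. Its trace norm is $2^Nw_{c_N}\le1/N$. The $P_N$ increase, and they converge strongly to $I$, since each $e_{a,r}$ lies in the range of $P_N$ once $2^N\ge r$ and $c_N\ge a$.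

It helps to look at the profile $\tau_a(P)=\operatorname{Tr}(q_aPq_a)/\dim H_a$. For the flat cut $E_b$ it reads $1,\dots,1,0,0,\dots$. For the clever cut $P_N$ it is $1$ up to $a=N$, then decays as $2^{N-a}$ up to $a=c_N$, and then is $0$. The clever cut leaks away gradually, and it can do so because inside a block $H_a$ it is allowed to keep some chains and drop others.

Does a clever cut always exist? If an operator can be cut by finite rank projections with commutators small in operator norm, can it be cut with commutators small in a given stronger norm? Or can the chains be tied together so that every cut is expensive?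

## 2. Symmetric norming functions and relative quasidiagonality

Throughout, $\mathcal H$ is a separable infinite-dimensional complex Hilbert space, $\mathcal L(\mathcal H)$ the bounded operators, $\mathcal K(\mathcal H)$ the compact ones.

**Definition (symmetric norming function, in the sense of Gohberg–Krein).** A norm $\phi$ on finitely supported real sequences, invariant under permutations and sign changes of the coordinates, with $\phi(1,0,0,\dots)=1$. For a sequence $\xi$ tending to $0$ put $\phi(\xi)=\sup_N\phi(\xi_1,\dots,\xi_N,0,\dots)\in[0,\infty]$. Then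
$$|X|_\phi=\phi(s_1(X),s_2(X),\dots),\qquad \mathfrak S_\phi=\{X\in\mathcal K(\mathcal H):|X|_\phi<\infty\},$$
and $\mathfrak S_\phi^{(0)}$ is the $|\cdot|_\phi$-closure of the finite rank operators in $\mathfrak S_\phi$.

The function $\phi$ is monotone: multiplying one coordinate by $t\in[-1,1]$ replaces a sequence by a convex combination of itself and its sign flip in that coordinate, so $\phi$ does not increase. Consequently $\max_j|\xi_j|\le\phi(\xi)\le\sum_j|\xi_j|$. We use the textbook facts that $|\cdot|_\phi$ is a norm on $\mathfrak S_\phi$, that $s_j(AXB)\le\|A\|\,s_j(X)\,\|B\|$, hence $|AXB|_\phi\le\|A\|\,|X|_\phi\,\|B\|$, and that $s_j(X^*)=s_j(X)$. Write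
$$\Phi_N^\phi=\phi(\underbrace{1,\dots,1}_{N},0,0,\dots),\qquad 1=\Phi_1^\phi\le\Phi_2^\phi\le\cdots,\qquad \Phi_N^\phi\le N.$$
For $i$ fixed, monotonicity gives $\phi(s_1,s_2,\dots)\ge\phi(s_i,\dots,s_i,0,\dots)=s_i\Phi_i^\phi$ ($i$ copies of $s_i$) when $s$ is nonincreasing. Also, a finite rank $X$ has at most $\operatorname{rank}X$ nonzero singular numbers, each at most $\|X\|$. So
$$|X|_\phi\ \ge\ \sup_i\Phi_i^\phi s_i(X),\qquad\qquad |X|_\phi\le\Phi^\phi_{\operatorname{rank}X}\,\|X\|\quad\text{if }X\ne0\text{ has finite rank}. \tag{1}$$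

Three examples. For $\phi(\xi)=\max|\xi_j|$ we get $\mathfrak S_\phi^{(0)}=\mathcal K(\mathcal H)$ and $\Phi_N^\phi=1$. For $\phi(\xi)=\sum|\xi_j|$ we get the trace class, and $\Phi_N^\phi=N$. For $\phi(\xi)=\sum_j\xi_j^*/j$, where $\xi^*$ is the decreasing rearrangement of $|\xi|$, the ideal $\mathfrak S_\phi$ is the **Macaev ideal** $\mathcal C_\infty^-=\{T\in\mathcal K(\mathcal H):\sum_js_j(T)/j<\infty\}$, and $\Phi_N^\phi=1+\frac12+\dots+\frac1N$. The last one is of the following type.

**Lemma 1 (Lorentz functions).** Let $\pi_1=1$ and let $(\pi_j)$ be positive and nonincreasing. Then $\phi(\xi)=\sum_j\pi_j\xi_j^*$ is a symmetric norming function with $\Phi_N^\phi=\sum_{j\le N}\pi_j$, and $\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$.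

Proof. For finitely supported $\xi$ the rearrangement inequality gives $\phi(\xi)=\sup_\sigma\sum_j\pi_j|\xi_{\sigma(j)}|$ over permutations $\sigma$ of $\mathbb N$. A supremum of seminorms is a seminorm, and $\phi(\xi)\ge\max|\xi_j|$, so $\phi$ is a norm. Symmetry, $\phi(1,0,\dots)=1$ and the formula for $\Phi_N^\phi$ are clear. If $X\in\mathfrak S_\phi$ has Schmidt expansion $X=\sum_js_j\langle\cdot,u_j\rangle v_j$ and $X_N$ is the sum of its first $N$ terms, then $X-X_N$ has singular numbers $s_{N+1},s_{N+2},\dots$, so $|X-X_N|_\phi=\sum_j\pi_js_{j+N}$. Each term tends to $0$ as $N\to\infty$ and is dominated by $\pi_js_j$, which is summable; by dominated convergence $|X-X_N|_\phi\to0$. $\blacksquare$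

**Definition (quasidiagonality).** $T\in\mathcal L(\mathcal H)$ is quasidiagonal if there are finite rank projections $P_n$, increasing and converging strongly to $I$, with $\|[P_n,T]\|\to0$. It is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$ if there is such a sequence with $[P_n,T]\in\mathfrak S_\phi^{(0)}$ and $|[P_n,T]|_\phi\to0$.

Every compact $K$ is quasidiagonal, with any $P_n\uparrow I$: we have $[P_n,K]=K(I-P_n)-(I-P_n)K$, and both terms tend to $0$ in norm because $K$ and $K^*$ are compact. The operator $Z$ of Section 1 is quasidiagonal relative to every $\mathfrak S_\phi^{(0)}$, since $|\cdot|_\phi$ is at most the trace norm. The unilateral shift $Ue_j=e_{j+1}$ is not quasidiagonal. Suppose $P$ is a finite rank projection with $\|[P,U]\|\le\delta<1$. For $x\in P\mathcal H$ we have $\|PUx\|\ge\|Ux\|-\|(I-P)UPx\|\ge(1-\delta)\|x\|$, as $(I-P)UP=-[P,U]P$. So $PUP$ is invertible on the finite-dimensional space $P\mathcal H$, and its adjoint there obeys the same lower bound. Hence $\|U^*Pe_1\|\ge\|PU^*Pe_1\|\ge(1-\delta)\|Pe_1\|$.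 But $U^*e_1=0$, so $\|U^*Pe_1\|\le\|Pe_1-e_1\|$. If $P=P_n\to I$ strongly, the left side of $(1-\delta)\|P_ne_1\|\le\|P_ne_1-e_1\|$ tends to $1-\delta$ and the right side to $0$, a contradiction.

Now the question can be stated. Let $\mathcal R_1^+$ be the set of finite rank $A$ with $0\le A\le I$, directed by the usual order. The following is known: if $\mathfrak S_\phi^{(0)}$ strictly contains $\mathcal C_\infty^-$, then for every $n$-tuple of operators $\tau=(T_1,\dots,T_n)$,
$$k_\phi(\tau)=\liminf_{A\in\mathcal R_1^+}|[A,\tau]|_\phi=0,\qquad |[A,\tau]|_\phi=\max_j|[A,T_j]|_\phi. \tag{2}$$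
So above the Macaev ideal, finite rank contractions can always be found that almost commute in $|\cdot|_\phi$.

**Problem.** If $\mathfrak S_\phi^{(0)}$ is a normed ideal strictly larger than $\mathcal C_\infty^-$, is every quasidiagonal operator also quasidiagonal relative to $\mathfrak S_\phi^{(0)}$?

## 3. The implication holds only for the ideal of all compact operators

The answer is no. The implication fails for every $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$, and a compact operator can serve as the counterexample. The only ideal $\mathfrak S_\phi^{(0)}$ for which the implication holds is $\mathcal K(\mathcal H)$ itself.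

**Theorem A.** Let $1\le\Phi_1\le\Phi_2\le\cdots$ with $\Phi_i\to\infty$. There exist a compact operator $T$ on $\mathcal H$, a nonzero finite rank projection $Q$, and a constant $\varepsilon_0>0$ (absolute, independent of $(\Phi_i)$) such that every finite rank projection $P$ with $\operatorname{Tr}(PQ)>\frac23\operatorname{Tr}Q$ satisfies
$$\sup_i\Phi_i\,s_i([P,T])\ \ge\ \varepsilon_0.$$

**Theorem B.** For a symmetric norming function $\phi$ the following are equivalent:

1. every quasidiagonal operator is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$;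
2. every compact operator is quasidiagonal relative to $\mathfrak S_\phi^{(0)}$;
3. $\mathfrak S_\phi^{(0)}=\mathcal K(\mathcal H)$;
4. $\sup_N\Phi_N^\phi<\infty$.

**Corollary (answer to the Problem).** Let $\pi_j=j^{-1}(1+\log j)^{-1/2}$ and $\phi(\xi)=\sum_j\pi_j\xi_j^*$. Then $\mathfrak S_\phi^{(0)}\supsetneq\mathcal C_\infty^-$, and there is a compact (hence quasidiagonal) operator that is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$.

**Theorem C.** (i) Given countably many symmetric norming functions $\phi_1,\phi_2,\dots$ with $\mathfrak S_{\phi_k}^{(0)}\ne\mathcal K(\mathcal H)$, there is one compact operator that is not quasidiagonal relative to any $\mathfrak S_{\phi_k}^{(0)}$. (ii) This cannot be extended to all such $\phi$ simultaneously: each compact operator lies in some $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$, and is quasidiagonal relative to it.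

The work is in Theorem A. It passes to Theorem B through (1), because $P_k\to I$ strongly forces $\operatorname{Tr}(P_kQ)\to\operatorname{Tr}Q$.

## 4. Rounding a contraction to a projection

Given (2), the sensible first attempt is to prove the implication: take finite rank contractions $A$ with $|[A,T]|_\phi$ small, and replace $A$ by a spectral projection $\mathbf 1_{[t,1]}(A)$. The block shift shows where this stops.

Take $\phi$ from the Corollary and the operator $Z$ of Section 1 with $d_a=2^a$ and $w_a=1/\Phi^\phi_{d_a}$. Comparing the sum with an integral,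
$$\Phi_N^\phi=\sum_{j\le N}\frac{1}{j\sqrt{1+\log j}}\le1+\int_1^N\frac{dt}{t\sqrt{1+\log t}}\le2\sqrt{1+\log N},$$
and $\Phi_N^\phi\to\infty$, since the integral diverges. So $w_a\to0$ and $Z$ is compact. Let
$$A_N=\sum_a\max\Big(0,1-\frac aN\Big)q_a .$$
These have finite rank and increase strongly to $I$. On $H_a$ the commutator $[A_N,Z]$ is $-\frac1Nw_aV_a$ for $a<N$ and $0$ for $a\ge N$. Its norm is at most $1/N$ and its rank is at most $2+\dots+2^{N-1}\le2^N$. By (1), $|[A_N,Z]|_\phi\le\frac1N\Phi^\phi_{2^N}\le\frac2N\sqrt{1+N\log2}\to0$. So the contractions are as good as one could wish. But for $t\in(0,1)$ the projection $\mathbf 1_{[t,1]}(A_N)$ is $0$ or some $E_b=q_1+\dots+q_b$, and $[E_b,Z]=-w_bV_b$ has $|\cdot|_\phi$-norm $w_b\Phi^\phi_{d_b}=1$. The contraction descends from $1$ to $0$ in $N$ small steps. A spectral projection of it takes the whole descent in one step and pays the full price of a block.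

For this $Z$ there happens to be another cut. Its saving feature was that it treated different vectors of a block $H_a$ differently. To build a counterexample we should make that impossible.

## 5. Scalar compressions and a jump that cannot occur

Suppose for a moment that $P$ is a finite rank projection on $H=\bigoplus H_a$ which is forced to be scalar on blocks, $Pq_a=\tau_aq_a$. Then $[P,Z]q_a=(\tau_{a+1}-\tau_a)w_aV_a$. Measure operators on a block by the normalized Hilbert–Schmidt norm,
$$\nu_a(X)=\frac{\|Xq_a\|_2}{\sqrt{d_a}},\qquad d_a=\dim H_a .$$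
Then $\nu_a([P,Z])=|\tau_{a+1}-\tau_a|\,w_a$. If $\nu_a([P,Z])\le\varepsilon w_a$ with $\varepsilon<1$, then $|\tau_{a+1}-\tau_a|<1$. But $P$ is a projection, so $\tau_a\in\{0,1\}$, and the profile is constant. If $\tau_1=1$, then $P=I$ and $P$ has infinite rank. A contraction may descend in small steps; a projection that is scalar on blocks may not.

Three things are needed to make this real.

First, a bound $\sup_i\Phi_is_i([P,T])\le\varepsilon$ must give smallness of $\nu_a([P,T])$. It does when the blocks are large. An operator of rank at most $N$ with $s_i\le\varepsilon/\Phi_i$ satisfies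
$$\|X\|_2^2\le\varepsilon^2\sum_{i\le N}\Phi_i^{-2}=\varepsilon^2N\,g(N)^2,\qquad g(N)=\Big(\frac1N\sum_{i=1}^N\Phi_i^{-2}\Big)^{1/2}, \tag{3}$$
and $g(N)\to0$ because $\Phi_i\to\infty$. However slowly $\Phi_i$ grows, the weights $w_a$ can be made to decay more slowly still than $g(d_a)$.

Second, something must force $P$ to be nearly scalar on each $H_a$. We add to $Z$ finitely many operators that act on $H_a$ irreducibly, with one quantitative constant for all $a$. Property (T) provides this.

Third, these are several operators, and we want one. We will encode a tuple of self-adjoint operators in a single operator $A+iB$ with operator matrix entries.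

## 6. Property (T) and projective planes over finite fields

**Definition (property (T)).** A discrete group $\Gamma$ has property (T) if there are a finite set $S\subset\Gamma$ and $\kappa>0$ such that every unitary representation $\sigma$ of $\Gamma$ without nonzero invariant vectors satisfies
$$\max_{s\in S}\|\sigma(s)\xi-\xi\|\ge\kappa\|\xi\|\qquad\text{for all }\xi . \tag{4}$$

A finite group $\Gamma$ has it, with $S=\Gamma$: if there are no nonzero invariant vectors then $\sum_\gamma\sigma(\gamma)\xi=0$, so the average over $\gamma$ of $\|\sigma(\gamma)\xi-\xi\|^2=2\|\xi\|^2-2\operatorname{Re}\langle\sigma(\gamma)\xi,\xi\rangle$ is $2\|\xi\|^2$, and the maximum of $\|\sigma(\gamma)\xi-\xi\|$ is at least $\sqrt2\,\|\xi\|$. The group $\mathbb Z$ does not have it: the characters $k\mapsto e^{ik\theta}$, $0<\theta<2\pi$, have no nonzero invariant vectors, but $|e^{ik\theta}-1|\to0$ as $\theta\to0$, for all $k$ in a given finite set.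

The group $\Gamma=SL_3(\mathbb Z)$ has property (T) (Kazhdan 1967; see Bekka–de la Harpe–Valette, *Kazhdan's Property (T)*). Fix $S\ne\varnothing$ and $\kappa$ once and for all for this $\Gamma$, decreasing $\kappa$ so that $0<\kappa\le1$.

We need irreducible representations of $\Gamma$ of slowly growing dimension. Let $p_1<p_2<\cdots$ be all the primes. Reduction mod $p_a$ maps $\Gamma$ onto $SL_3(\mathbb F_{p_a})$, since the latter is generated by elementary matrices, which lift. The group $SL_3(\mathbb F_{p_a})$ acts on the $p_a^2+p_a+1$ points of the projective plane over $\mathbb F_{p_a}$. The action is doubly transitive. Two distinct points are spanned by independent vectors $u,v$; extend by a third vector and scale it so that the basis $(u,v,z)$ has determinant $1$. For another pair do the same to get $(u',v',z')$; the matrix taking the first basis to the second has determinant $1$ and takes the first pair of points to the second.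

Let $H_a$ be the space of complex functions of sum zero on this plane, of dimension
$$d_a=p_a^2+p_a,$$
and $\pi_a$ the representation of $\Gamma$ on $H_a$ by permutations. It is irreducible. Indeed, an operator on all functions that commutes with the permutations has a matrix $k(x,y)$ that is constant on orbits of pairs, and by double transitivity there are two orbits: the diagonal and its complement. So the commutant has dimension $2$. If $H_a$ had a proper nonzero invariant subspace, the projections onto the constants, onto that subspace, and onto its complement in $H_a$ would be three linearly independent elements of the commutant.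

The $\pi_a$ are pairwise inequivalent because their dimensions differ. By Bertrand's postulate $p_{a+1}<2p_a$, so $p_{a+1}^2+p_{a+1}\le4p_a^2+2p_a$, and
$$d_a\le d_{a+1}\le4d_a . \tag{5}$$
For $p_a=2,3,5$ the dimensions are $6,12,30$.

Here is how (4) forces scalars. On the Hilbert–Schmidt operators $X:H_a\to H_b$ put $\sigma(\gamma)X=\pi_b(\gamma)X\pi_a(\gamma)^{-1}$, a unitary representation of $\Gamma$. Its invariant vectors are the intertwiners. By Schur's lemma these are $0$ if $b\ne a$ and the scalars if $b=a$. Let $X'$ be the component of $X$ orthogonal to the invariant vectors, so that $X'=X$ if $b\ne a$, and $X'=X-\frac{\operatorname{Tr}X}{d_a}I$ if $b=a$. Since $\sigma(s)X-X=\sigma(s)X'-X'$, and $\sigma$ has no nonzero invariant vectors on the orthogonal complement of its invariant vectors, (4) gives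
$$\sum_{s\in S}\|X\pi_a(s)-\pi_b(s)X\|_2^2=\sum_{s\in S}\|\sigma(s)X-X\|_2^2\ \ge\ \kappa^2\|X'\|_2^2 . \tag{6}$$
The point is that $|S|$ and $\kappa$ do not depend on $a,b$, although $d_a\to\infty$.

## 7. The operator $T=A+iB$

Let $(\Phi_i)$ be as in Theorem A and $g$ as in (3). Since $\Phi_i^{-2}$ is nonincreasing, lies in $(0,1]$ and tends to $0$, so do its averages: $g$ is nonincreasing, $0<g\le1$, and $g(N)\to0$. Put
$$n=2|S|+1,\qquad m=n+1.$$

**Weights.** Let $w_a=2^{-l(a)}$ with $l(1)=0$. Set $l(a+1)=l(a)+1$ if $2^{-4(l(a)+1)}\ge g(md_{a+1})$, and $l(a+1)=l(a)$ otherwise. Thus the weight is halved as soon as $g$ permits it. We claim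
$$w_{a+1}\le w_a\le2w_{a+1},\qquad w_a\le1,\qquad g(md_a)\le w_a^4,\qquad w_a\to0 . \tag{7}$$
The first two are clear. The third holds for $a=1$ since $g\le1=w_1$. If it holds for $a$ and the weight is halved, then $w_{a+1}^4=2^{-4(l(a)+1)}\ge g(md_{a+1})$ by the rule; if not, $w_{a+1}^4=w_a^4\ge g(md_a)\ge g(md_{a+1})$. For the last, $l$ is a nondecreasing sequence of integers. If it were eventually equal to $L$, the rule would say $g(md_{a+1})>2^{-4(L+1)}$ for all large $a$, contradicting $g\to0$. So $l(a)\to\infty$.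

The exponent $4$ is a budget. In the proof we shall lose one factor $w_a$ four times.

**Entries.** Let $H=\bigoplus_{a\ge1}H_a$ with projections $q_a$, let $W=\bigoplus_aw_aI_{H_a}$ and $\pi(s)=\bigoplus_a\pi_a(s)$. By (5) we may fix isometries $V_a:H_a\to H_{a+1}$; let $Z=\bigoplus_aw_aV_a$. Let $y_1,\dots,y_{n-1}$ be the $2|S|$ operators $W\operatorname{Re}\pi(s)$ and $W\operatorname{Im}\pi(s)$, $s\in S$, and let $y_n=Z+Z^*$. The operator $W$ is compact, since $w_a\to0$ and the $H_a$ are finite-dimensional. It commutes with $\pi(s)$, so $y_1,\dots,y_{n-1}$ are self-adjoint, and they are compact. The operator $Z$ is compact, since its blocks have mutually orthogonal domains and mutually orthogonal ranges, so that $\|\bigoplus_{a>N}w_aV_a\|\le\sup_{a>N}w_a\to0$. Moreover $\|W\|\le1$, $\|y_i\|\le2$, and each $y\in\{W,y_1,\dots,y_n\}$ is local: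
$$yq_a=\sum_{|c-a|\le1}q_cyq_a . \tag{8}$$

**The operator.** On $H\otimes\mathbb C^m$, identified with $\mathcal H$, write operators as $m\times m$ matrices of operators on $H$ with indices $0,1,\dots,n$. Let
$$A=\operatorname{diag}(\lambda_0W,\dots,\lambda_nW),\qquad\lambda_i=2^{i/m},$$
and let $B=B^*$ have entries
$$B_{00}=0,\qquad B_{i0}=B_{0i}=W,\qquad B_{ii}=y_i\quad(1\le i\le n),$$
all other entries being $0$. Put
$$T=A+iB,\qquad Q=q_1\otimes e_{00},\qquad Q_a=q_a\otimes I .$$
All entries are compact, so $T$ is compact; $Q$ is a projection of rank $d_1$, and $Q_a$ has rank $md_a$.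

How the encoding works, before the estimates: let $P=(P_{ij})$ nearly commute with $T$ and $T^*$, hence with $A$ and $B$. The values $\lambda_iw_a$ occurring in different diagonal entries of $A$ never coincide, so $P$ is nearly diagonal. Then the entries $W$ in the zeroth row and column of $B$ force all $P_{ii}$ to be nearly $P_{00}$. Then the diagonal of $B$ says that $P_{00}$ nearly commutes with every $y_i$.

## 8. Proof of Theorem A

Let $P$ be a finite rank projection on $\mathcal H$ and put
$$\varepsilon=\sup_i\Phi_is_i([P,T]),$$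
which is finite as $[P,T]$ has finite rank. Write $P=(P_{ij})_{i,j=0}^n$, $P_i=P_{ii}$, $F=P_{00}$, and
$$\tau_a=\frac{\operatorname{Tr}(q_aFq_a)}{d_a}\in[0,1],$$
the bounds holding because $0\le F\le I$.

**Notation.** For $X\in\mathcal L(H)$ and $0\le k\le4$ write $X=O(\varepsilon w^k)$ if $\nu_a(X)=\|Xq_a\|_2/\sqrt{d_a}\le M\varepsilon w_a^k$ for all $a$, with $M$ depending only on $m$ and $\kappa$, not on $a$, $P$, $\varepsilon$ or $(\Phi_i)$. As $w_a\le1$, $O(\varepsilon w^{k+1})$ implies $O(\varepsilon w^k)$. Note that the notion is one-sided: only $Xq_a$ is measured, so it does not pass to adjoints, and below we never use that it does. Sums of a number of terms bounded in terms of $m$ are allowed.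

**Multiplication rule.** If $X=O(\varepsilon w^k)$ and $y\in\{W,y_1,\dots,y_n\}$, then $yX$ and $Xy$ are $O(\varepsilon w^k)$. For $yX$ this is $\|yXq_a\|_2\le\|y\|\,\|Xq_a\|_2$. For $Xy$, by (8),
$$\|Xyq_a\|_2\le\|y\|\sum_{|c-a|\le1}\|Xq_c\|_2 ,$$
and for $|c-a|\le1$ we have $d_c\le4d_a$ by (5) and $w_c\le2w_a$ by (7). So $\|Xq_c\|_2\le M\varepsilon w_c^k\sqrt{d_c}\le 2^{k+1}M\varepsilon w_a^k\sqrt{d_a}$, and $\nu_a(Xy)\le2\cdot3\cdot2^{k+1}M\varepsilon w_a^k\le192M\varepsilon w_a^k$.

**Step 0: a bound on each block.** This step turns the hypothesis on singular numbers into a Hilbert–Schmidt bound. Let $C=[P,T]$. The operator $CQ_a$ has rank at most $md_a$ and $s_i(CQ_a)\le s_i(C)\le\varepsilon/\Phi_i$. By (3) and (7),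
$$\|CQ_a\|_2\le\varepsilon\sqrt{md_a}\;g(md_a)\le\varepsilon\sqrt{md_a}\;w_a^4 .$$
Since $[P,T^*]=-[P,T]^*$ has the same singular numbers as $C$, the same bound holds for $[P,T^*]Q_a$. As $A=\frac12(T+T^*)$ and $B=\frac1{2i}(T-T^*)$, the triangle inequality gives
$$\|[P,A]Q_a\|_2,\ \|[P,B]Q_a\|_2\ \le\ \varepsilon\sqrt m\,\sqrt{d_a}\,w_a^4 .$$
The Hilbert–Schmidt norm of a matrix entry is at most that of the matrix. So all entries $[P,A]_{ij}$ and $[P,B]_{ij}$ are $O(\varepsilon w^4)$.

**Step 1: $P_{ij}=O(\varepsilon w^3)$ for $i\ne j$.** Here $P$ becomes nearly diagonal, at the cost of one factor $w_a$. We have $[P,A]_{ij}=\lambda_jP_{ij}W-\lambda_iWP_{ij}$, hence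
$$q_b[P,A]_{ij}q_a=(\lambda_jw_a-\lambda_iw_b)\,q_bP_{ij}q_a .$$
Now $\lambda_jw_a=2^{(j-ml(a))/m}$ and $\lambda_iw_b=2^{(i-ml(b))/m}$ are integer powers of $2^{1/m}$, and their exponents differ, because $0<|i-j|<m$ means that $i-j$ is not divisible by $m$. Two distinct integer powers of $2^{1/m}$ differ by at least $(1-2^{-1/m})$ times the larger one. So
$$|\lambda_jw_a-\lambda_iw_b|\ge(1-2^{-1/m})\lambda_jw_a\ge(1-2^{-1/m})w_a .$$
Summing the squares over $b$ gives $(1-2^{-1/m})w_a\|P_{ij}q_a\|_2\le\|[P,A]_{ij}q_a\|_2$, and Step 0 gives the claim.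

**Step 2: $[F,y_i]=O(\varepsilon w^2)$ for $1\le i\le n$.** This step extracts from the one operator $B$ the almost-commutation of $F$ with each $y_i$. Computing $[P,B]_{ij}=\sum_k(P_{ik}B_{kj}-B_{ik}P_{kj})$ with the given entries of $B$,
$$[P,B]_{i0}=P_iW-WF+\sum_{k\ge1,\,k\ne i}P_{ik}W-y_iP_{i0},$$
$$[P,B]_{0i}=FW-WP_i+P_{0i}y_i-\sum_{k\ge1,\,k\ne i}WP_{ki},$$
$$[P,B]_{ii}=[P_i,y_i]+P_{i0}W-WP_{0i}.$$
The left sides are $O(\varepsilon w^4)$ by Step 0. Every term on the right containing an off-diagonal entry of $P$ is $O(\varepsilon w^3)$ by Step 1 and the multiplication rule. Therefore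
$$P_iW-WF,\qquad FW-WP_i,\qquad[P_i,y_i]\qquad\text{are }O(\varepsilon w^3).$$
Let $D=F-P_i$. The second expression minus the first is $FW+WF-WP_i-P_iW=DW+WD$, so $DW+WD=O(\varepsilon w^3)$. Since $q_b(DW+WD)q_a=(w_a+w_b)\,q_bDq_a$ and $w_a+w_b\ge w_a$, summing squares over $b$ gives $w_a\|Dq_a\|_2\le\|(DW+WD)q_a\|_2$, that is, $D=O(\varepsilon w^2)$. Finally $[F,y_i]=[P_i,y_i]+[D,y_i]$, and $[D,y_i]=O(\varepsilon w^2)$ by the multiplication rule.

**Step 3: $R_a:=Fq_a-\tau_aq_a$ satisfies $\|R_a\|_2\le M_1\varepsilon w_a\sqrt{d_a}$.** This is the rigidity of the blocks: $F$ nearly preserves $H_a$ and is nearly scalar there. By Step 2, for $s\in S$,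
$$[F,W\pi(s)]=[F,W\operatorname{Re}\pi(s)]+i\,[F,W\operatorname{Im}\pi(s)]=O(\varepsilon w^2).$$
Put $X_b=q_bFq_a:H_a\to H_b$. Then $q_b[F,W\pi(s)]q_a=w_aX_b\pi_a(s)-w_b\pi_b(s)X_b$. The weights $w_a$ and $w_b$ may differ, so (6) does not apply directly. But $X_b\pi_a(s)$ and $\pi_b(s)X_b$ have the same Hilbert–Schmidt norm $\|X_b\|_2$, since $\pi_a(s),\pi_b(s)$ are unitary. For vectors $u,v$ in a Hilbert space with $\|u\|=\|v\|$, expanding the square gives $\|w_au-w_bv\|^2=(w_a-w_b)^2\|u\|^2+w_aw_b\|u-v\|^2$. So
$$\|w_aX_b\pi_a(s)-w_b\pi_b(s)X_b\|_2^2=(w_a-w_b)^2\|X_b\|_2^2+w_aw_b\|X_b\pi_a(s)-\pi_b(s)X_b\|_2^2 .$$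
Sum over $s\in S$. Let $X_b'$ be as in (6), that is, $X_b'=X_b$ for $b\ne a$ and $X_a'=X_a-\tau_aq_a$. Using (6), $\kappa\le1$, $|S|\ge1$ and $\|X_b\|_2\ge\|X_b'\|_2$,
$$\sum_{s\in S}\|w_aX_b\pi_a(s)-w_b\pi_b(s)X_b\|_2^2\ge\kappa^2\big((w_a-w_b)^2+w_aw_b\big)\|X_b'\|_2^2\ge\tfrac34\kappa^2w_a^2\|X_b'\|_2^2 ,$$
where the last inequality is $w_a^2-w_aw_b+w_b^2=\frac34w_a^2+(\frac12w_a-w_b)^2\ge\frac34w_a^2$. Since $R_a=\sum_bX_b'$ with orthogonal ranges, summing over $b$ gives
$$\tfrac34\kappa^2w_a^2\|R_a\|_2^2\le\sum_{s\in S}\|[F,W\pi(s)]q_a\|_2^2\le M\varepsilon^2w_a^4d_a$$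
with $M$ depending only on $m,\kappa$ (recall $|S|=(n-1)/2$). Divide by $\frac34\kappa^2w_a^2$ and take square roots.

**Step 4: $\tau_a(1-\tau_a)\le M_3\varepsilon^2$.** Here we use that $P$ is a projection, to show that $\tau_a$ is near $0$ or $1$. The $(0,0)$ entry of $P=P^2=P^*P$ reads $F=F^2+\sum_{k\ge1}P_{k0}^*P_{k0}$. Multiply by $q_a$ on both sides and take traces; since $F=F^*$,
$$d_a\tau_a=\|Fq_a\|_2^2+\sum_{k\ge1}\|P_{k0}q_a\|_2^2 .$$
As $Fq_a=\tau_aq_a+R_a$ and $\operatorname{Tr}(q_aR_a)=\operatorname{Tr}(q_aFq_a)-\tau_ad_a=0$, we have $\|Fq_a\|_2^2=\tau_a^2d_a+\|R_a\|_2^2$. Dividing by $d_a$,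
$$\tau_a(1-\tau_a)=\nu_a(R_a)^2+\sum_{k\ge1}\nu_a(P_{k0})^2\le M_3\varepsilon^2$$
by Steps 3 and 1, and $w_a\le1$.

**Step 5: $|\tau_{a+1}-\tau_a|\le M_2\varepsilon$.** This step uses the shift $y=y_n=Z+Z^*$ to link neighboring blocks. We have $yq_a=q_{a+1}yq_a+q_{a-1}yq_a$, where the second term is absent if $a=1$; below, the index $c=a-1$ is likewise omitted if $a=1$. Write $Fq_c=\tau_cq_c+R_c$. Then $Fyq_a=\sum_{c=a\pm1}(\tau_cq_c+R_c)yq_a$, and $yFq_a=\tau_a\sum_{c=a\pm1}q_cyq_a+yR_a$, so
$$[F,y]q_a=\sum_{c=a\pm1}(\tau_c-\tau_a)\,q_cyq_a+\sum_{c=a\pm1}R_c\,yq_a-yR_a .$$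
By Step 3 and $\|y\|\le2$, $w_c\le2w_a$, $d_c\le4d_a$,
$$\|R_cyq_a\|_2\le2M_1\varepsilon w_c\sqrt{d_c}\le8M_1\varepsilon w_a\sqrt{d_a},\qquad\|yR_a\|_2\le2M_1\varepsilon w_a\sqrt{d_a}.$$
By Step 2, $\|[F,y]q_a\|_2\le M\varepsilon w_a^2\sqrt{d_a}\le M\varepsilon w_a\sqrt{d_a}$. Hence the first sum has $\|\cdot\|_2$-norm at most $(M+18M_1)\varepsilon w_a\sqrt{d_a}$. Its terms have orthogonal ranges, so the term $c=a+1$ obeys the same bound. Since $q_{a+1}yq_a=w_aV_a$ and $\|V_a\|_2=\sqrt{d_a}$,
$$|\tau_{a+1}-\tau_a|\,w_a\sqrt{d_a}\le M_2\varepsilon w_a\sqrt{d_a},\qquad M_2=M+18M_1 .$$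

**Step 6: the profile cannot come down.** We combine Steps 4 and 5. The constants $M_2,M_3$ depend only on $m,\kappa$, which were fixed with $S$ before $(\Phi_i)$ entered. Choose $\varepsilon_0>0$ with $M_2\varepsilon_0<\frac13$ and $M_3\varepsilon_0^2<\frac29$; it is absolute. Suppose $\operatorname{Tr}(PQ)>\frac23\operatorname{Tr}Q$ and $\varepsilon<\varepsilon_0$. Since $\operatorname{Tr}(PQ)=\operatorname{Tr}(q_1Fq_1)=d_1\tau_1$ and $\operatorname{Tr}Q=d_1$, this says $\tau_1>\frac23$. On $[\frac13,\frac23]$ we have $t(1-t)\ge\frac29$, so by Step 4 no $\tau_a$ lies in $[\frac13,\frac23]$. By Step 5 consecutive $\tau_a$ differ by less than $\frac13$. If $\tau_a>\frac23$, then $\tau_{a+1}>\frac13$, hence $\tau_{a+1}>\frac23$. By induction $\tau_a>\frac23$ for all $a$, and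
$$\operatorname{Tr}P\ge\operatorname{Tr}F=\sum_a\operatorname{Tr}(q_aFq_a)=\sum_ad_a\tau_a=\infty ,$$
contradicting that $P$ has finite rank. So $\varepsilon\ge\varepsilon_0$. $\blacksquare$

The losses add up to the budget: $w^4$ in Step 0, $w^3$ after Step 1, $w^2$ after Step 2, $w$ after Step 3, and the last factor $w_a$ is divided out in Step 5.

## 9. Which ideals allow the implication: proof of Theorem B

We prove $(4)\Leftrightarrow(3)$ and $(4)\Rightarrow(1)\Rightarrow(2)\Rightarrow(4)$.

**$(4)\Rightarrow(3)$.** Bounded $\Phi_N^\phi$ make $|\cdot|_\phi$ equivalent to the operator norm. Let $\Phi_N^\phi\le M$ for all $N$. By monotonicity, $\|X\|\le|X|_\phi\le M\|X\|$ for finite rank $X$, see (1). For compact $X$ we have $\phi(s_1,\dots,s_N,0,\dots)\le M\|X\|$ for every $N$, and letting $N\to\infty$ gives the same inequalities. So every compact operator lies in $\mathfrak S_\phi$, the norms are equivalent, and the closure of the finite rank operators is $\mathcal K(\mathcal H)$.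

**$(3)\Rightarrow(4)$.** We exhibit a compact operator outside the ideal. As $\Phi_N^\phi$ is nondecreasing, if (4) fails then $\Phi_N^\phi\to\infty$. A diagonal operator with $s_i=(\Phi_i^\phi)^{-1/2}$ is then compact, and by (1) its $|\cdot|_\phi$-norm is at least $\sup_i(\Phi_i^\phi)^{1/2}=\infty$. So it is not in $\mathfrak S_\phi$, and $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$.

**$(4)\Rightarrow(1)$.** The same projections work for both notions. If $P_n$ are finite rank projections as in the definition of quasidiagonality of $T$, then $[P_n,T]$ has finite rank, so it lies in $\mathfrak S_\phi^{(0)}$, and $|[P_n,T]|_\phi\le M\|[P_n,T]\|\to0$ with $M=\sup_N\Phi_N^\phi$.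

**$(1)\Rightarrow(2)$.** Compact operators are quasidiagonal, as shown in Section 2.

**$(2)\Rightarrow(4)$.** This is where Theorem A enters. Suppose (4) fails, so $\Phi_N^\phi\to\infty$. Since $\Phi_1^\phi=1$, Theorem A applies with $\Phi_i=\Phi_i^\phi$ and gives $T$, $Q$, $\varepsilon_0$. Let $P_k$ be finite rank projections with $P_k\to I$ strongly. As $Q$ has finite rank, $\operatorname{Tr}(P_kQ)\to\operatorname{Tr}Q$, so $\operatorname{Tr}(P_kQ)>\frac23\operatorname{Tr}Q$ for large $k$. For these $k$, Theorem A and (1) give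
$$|[P_k,T]|_\phi\ge\sup_i\Phi_i^\phi s_i([P_k,T])\ge\varepsilon_0 .$$
So the compact operator $T$ is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$, and (2) fails. $\blacksquare$

## 10. A Lorentz ideal strictly above the Macaev ideal

Now we prove the Corollary. Let $\pi_j=j^{-1}(1+\log j)^{-1/2}$ and $\phi(\xi)=\sum_j\pi_j\xi_j^*$. The sequence $\pi$ is positive and nonincreasing with $\pi_1=1$, so by Lemma 1 $\phi$ is a symmetric norming function with $\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$.

**The inclusion.** Since $\pi_j\le1/j$, finiteness of $\sum_js_j/j$ implies finiteness of $\sum_j\pi_js_j$, so $\mathcal C_\infty^-\subset\mathfrak S_\phi^{(0)}$.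

**Strictness.** A compact operator with $s_j=(1+\log j)^{-3/4}$ lies in $\mathfrak S_\phi$, because $\sum_jj^{-1}(1+\log j)^{-5/4}<\infty$, and not in $\mathcal C_\infty^-$, because $\sum_jj^{-1}(1+\log j)^{-3/4}=\infty$. Both follow from the integral test with $u=\log t$.

**The operator.** By Lemma 1 and Section 4, $\Phi_N^\phi=\sum_{j\le N}\pi_j\to\infty$. So condition (4) of Theorem B fails, hence (2) fails: there is a compact operator that is not quasidiagonal relative to $\mathfrak S_\phi^{(0)}$. It is quasidiagonal, being compact. Hence the answer to the Problem is no. $\blacksquare$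

## 11. Countably many ideals at once, and why not all: proof of Theorem C

**Part (i).** The aim is one sequence $(\Phi_i)$ that grows more slowly, up to constants, than all the $\Phi_i^{\phi_k}$. By Theorem B, $\Phi_i^{\phi_k}\to\infty$ as $i\to\infty$ for each $k$. Put
$$\Phi_i=\inf_{k\ge1}\big(\Phi_i^{\phi_k}+k-1\big).$$
It is nondecreasing in $i$, and $\Phi_i\ge1$. It tends to $\infty$: given $L$, the terms with $k>L$ are at least $L$, and the finitely many others tend to $\infty$ with $i$. Moreover, as $\Phi_i^{\phi_k}\ge1$,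
$$\Phi_i\le\Phi_i^{\phi_k}+k-1\le k\,\Phi_i^{\phi_k}.$$
Let $T,Q,\varepsilon_0$ be as in Theorem A for this $(\Phi_i)$. For every finite rank projection $P$ with $\operatorname{Tr}(PQ)>\frac23\operatorname{Tr}Q$, (1) gives
$$|[P,T]|_{\phi_k}\ge\sup_i\Phi_i^{\phi_k}s_i([P,T])\ge\frac1k\sup_i\Phi_is_i([P,T])\ge\frac{\varepsilon_0}k .$$
If finite rank projections $P_j$ converge strongly to $I$, then $\operatorname{Tr}(P_jQ)\to\operatorname{Tr}Q$, so for each fixed $k$ the norms $|[P_j,T]|_{\phi_k}$ are at least $\varepsilon_0/k$ for large $j$. Hence $T$ is not quasidiagonal relative to any $\mathfrak S_{\phi_k}^{(0)}$.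

**Part (ii): an ideal that contains a given compact $K$.** We choose Lorentz weights so spread out that $\sum_j\pi_js_j(K)$ converges although $\sum_j\pi_j$ does not. Put $N_0=0$, $N_1=1$, and for $k\ge2$ choose inductively $N_k>N_{k-1}$ so large that
$$N_k-N_{k-1}\ge N_{k-1}-N_{k-2}\qquad\text{and}\qquad s_j(K)\le2^{-(k+1)}\ \text{ for all }j>N_k ,$$
which is possible because $s_j(K)\to0$. Put $\pi_j=(N_k-N_{k-1})^{-1}$ for $N_{k-1}<j\le N_k$, $k\ge1$, and $\phi(\xi)=\sum_j\pi_j\xi_j^*$. By the first condition $\pi$ is nonincreasing; it is positive and $\pi_1=1$. So by Lemma 1 $\phi$ is a symmetric norming function and $\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$. The weights of each block $N_{k-1}<j\le N_k$ sum to $1$, so $\Phi_N^\phi=\sum_{j\le N}\pi_j\to\infty$, and $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$ by Theorem B. The blocks $k=1,2$ contribute at most $s_1(K)$ each to $\sum_j\pi_js_j(K)$. For $k\ge3$, every $j$ in the $k$-th block satisfies $j>N_{k-1}$ with $k-1\ge2$, so $s_j(K)\le2^{-k}$. Therefore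
$$\sum_j\pi_js_j(K)\le2s_1(K)+\sum_{k\ge3}2^{-k}<\infty ,$$
and $K\in\mathfrak S_\phi=\mathfrak S_\phi^{(0)}$.

**Part (ii): relative quasidiagonality of $K$.** Membership in $\mathfrak S_\phi^{(0)}$ lets us replace $K$ by a finite rank operator. Let $P_n\uparrow I$ strongly be any finite rank projections, and let $\delta>0$. Choose a finite rank $X$ with $|K-X|_\phi<\delta$. Then $|[P_n,K-X]|_\phi\le2|K-X|_\phi\le2\delta$. The operator $[P_n,X]$ has rank at most $2\operatorname{rank}X$, so by (1) and $\Phi_N^\phi\le N$,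
$$|[P_n,X]|_\phi\le2\operatorname{rank}(X)\,\|[P_n,X]\|\to0 ,$$
since $X$ is compact. Hence $\limsup_n|[P_n,K]|_\phi\le2\delta$ for every $\delta>0$, that is, $|[P_n,K]|_\phi\to0$. Each $[P_n,K]$ has finite rank and so lies in $\mathfrak S_\phi^{(0)}$. Thus $K$ is quasidiagonal relative to $\mathfrak S_\phi^{(0)}\ne\mathcal K(\mathcal H)$. $\blacksquare$
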